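# Reducing $\ell_p$ to equivalence of measures: the threshold $p=2$

## Product measures and where the exponent 2 comes from

Let $2^\omega$ be the Cantor space, with basic open sets $N_s=\{x\in 2^\omega: s\subseteq x\}$ for $s\in 2^{<\omega}$, and let $M$ be the space of Borel probability measures on $2^\omega$. A measure $\mu\in M$ is determined by the numbers $\mu(N_s)$, so $M$ is a subspace of $[0,1]^\omega$ (indexed by $2^{<\omega}$), and it is a Polish space in this topology.

**Definition (measure equivalence).** For $\mu,\nu\in M$ write $\mu\ll\nu$ if $\nu(A)=0$ implies $\mu(A)=0$ for every Borel $A$, and $\mu\equiv_m\nu$ if $\mu\ll\nu$ and $\nu\ll\mu$.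

For instance, let $\mu$ be the coin-flipping measure and let $\mu'$ be twice its restriction to $N_{(0)}$. Then $\mu'\ll\mu$, but $\mu'\not\equiv_m\mu$, because $\mu'(N_{(1)})=0$.

**Definition (the relations $\ell_p$).** For $1\le p<\infty$ and $x,y\in\mathbb R^\omega$, put $x\,\ell_p\,y$ iff $\sum_n|x_n-y_n|^p<\infty$. We also write $x-y\in\ell_p$, with $\ell_p$ the Banach space. Similarly $x\,\ell_\infty\,y$ iff $x-y$ is bounded.

**Definition (Borel reduction).** Let $E,F$ be equivalence relations on Polish spaces $X,Y$. Then $E\le_B F$ means that there is a Borel map $f:X\to Y$ with $x\,E\,x'\iff f(x)\,F\,f(x')$ for all $x,x'\in X$.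

Two toy reductions: $t\mapsto(t,t,t,\dots)$ reduces equality on $\mathbb R$ to $\ell_p$, since $\sum_n|t-s|^p<\infty$ only if $t=s$; and $x\mapsto\delta_x$ reduces equality on $2^\omega$ to $\equiv_m$.

We ask whether, for some real $p>2$, one can assign in a Borel way a measure $f(x)$ to each real sequence $x$ so that two of these measures have the same null sets exactly when $x-y\in\ell_p$. For $p\le2$ this is possible, by two known facts: (i) Kakutani's work on product measures essentially gives $\ell_2\le_B\equiv_m$; (ii) $\ell_p\le_B\ell_q$ whenever $1\le p\le q<\infty$.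

The easy case is that of product measures. For probability measures $\mu,\nu$ on the same space, both dominated by $\tau$, put
$$\operatorname{aff}(\mu,\nu)=\int\sqrt{\tfrac{d\mu}{d\tau}\tfrac{d\nu}{d\tau}}\,d\tau,\qquad H(\mu,\nu)=\Big\|\sqrt{\tfrac{d\mu}{d\tau}}-\sqrt{\tfrac{d\nu}{d\tau}}\Big\|_{L^2(\tau)} .$$
Neither depends on $\tau$. Expanding the square gives $H^2=2(1-\operatorname{aff})\le 2$, and $H$, being a distance in a Hilbert space, satisfies the triangle inequality.

**Kakutani's theorem.** If $\mu_n\equiv_m\nu_n$ for every $n$, then $\bigotimes_n\mu_n$ and $\bigotimes_n\nu_n$ are equivalent if and only if $\prod_n\operatorname{aff}(\mu_n,\nu_n)>0$. Each factor lies in $(0,1]$, so this condition says $\sum_n(1-\operatorname{aff}(\mu_n,\nu_n))<\infty$, that is, $\sum_nH(\mu_n,\nu_n)^2<\infty$.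

The same holds for measures on $\mathbb R$, which is Borel isomorphic to $2^\omega$. We identify $(2^\omega)^\omega$ with $2^\omega$ by a fixed homeomorphism, so that product measures are elements of $M$.

Here is fact (i) by hand. Let $f(x)=\bigotimes_n N(x_n,1)$, a product of Gaussians of variance $1$, transported to $M$ by a Borel isomorphism $\mathbb R\cong2^\omega$ in each factor. A direct integration gives $\operatorname{aff}(N(s,1),N(t,1))=e^{-(s-t)^2/8}$. By Kakutani's theorem, $f(x)\equiv_m f(y)$ iff $\sum_n(1-e^{-(x_n-y_n)^2/8})<\infty$ iff $\sum_n(x_n-y_n)^2<\infty$. The map $f$ is Borel, since $s\mapsto N(s,1)(B)$ is continuous for each Borel $B$ and $f(x)(N_s)$ involves only finitely many factors.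

Could other factors $\mu_n^s$ in place of $N(s,1)$ give some $p>2$? They cannot.

**Proposition 1 (product maps).** Let $p>2$ and $f(x)=\bigotimes_{n}\mu_n^{x_n}$, where $s\mapsto\mu_n^s$ is a Borel map $\mathbb R\to M$ for each $n$. Suppose $x-y\in\ell_p\Rightarrow f(x)\equiv_m f(y)$. Then there are $x,y$ with $f(x)\equiv_m f(y)$ and $x-y$ unbounded.

*Proof.* **Step 1: the factors are equivalent.** This is needed to apply Kakutani's theorem. If $x,y$ differ only at coordinate $n$, where they equal $s$ and $t$, then $x-y\in\ell_p$, so $f(x)\equiv_m f(y)$. Projecting to the $n$-th factor gives $\mu_n^s\equiv_m\mu_n^t$.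

**Step 2: a modulus for each coordinate, and its growth.** This step compares large moves with small ones. Put $\eta_n(r)=\sup\{H(\mu_n^s,\mu_n^t)^2:|s-t|\le r\}\le2$. If $|s-t|\le kr$ with $k\ge1$ an integer, cut the interval between $s$ and $t$ into $k$ pieces of length at most $r$. The triangle inequality for $H$ gives
$$\eta_n(kr)\le k^2\,\eta_n(r).\tag{1}$$

**Step 3: small moves cost a summable amount.** This is where $p>2$ enters. For $n\ge1$ choose $s_n,t_n$ with $|s_n-t_n|\le n^{-1/2}$ and $H(\mu_n^{s_n},\mu_n^{t_n})^2\ge\frac12\eta_n(n^{-1/2})$, and put $s_0=t_0=0$. Since $\sum n^{-p/2}<\infty$, we have $(s_n)-(t_n)\in\ell_p$. So the two product measures are equivalent, and Kakutani's theorem gives $\sum_{n\ge1}\eta_n(n^{-1/2})<\infty$.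

**Step 4: some large moves are cheap.** Summability forces $\liminf_n n\,\eta_n(n^{-1/2})=0$, for otherwise the terms would be at least $c/n$ from some point on. For an integer $t\ge1$ let $k=\lceil t\sqrt n\rceil\le2t\sqrt n$. By (1), $\eta_n(t)\le4t^2\,n\,\eta_n(n^{-1/2})$, so $\liminf_n\eta_n(t)=0$. Choose $n_1<n_2<\cdots$ with $\eta_{n_t}(t)\le2^{-t}$. Let $x=0$, and let $y$ have entry $t$ at $n_t$ for $t\ge1$ and $0$ elsewhere. Then $\sum_nH(\mu_n^{x_n},\mu_n^{y_n})^2\le\sum_t2^{-t}<\infty$, so $f(x)\equiv_m f(y)$ by Kakutani's theorem, while $x-y$ is unbounded. $\square$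

What changes when $f$ is an arbitrary Borel map? The theorem says that the conclusion does not change at all.

**Theorem 2.** Let $p>2$ and let $f:\mathbb R^\omega\to M$ be Borel such that $x-y\in\ell_p\Rightarrow f(x)\equiv_m f(y)$. Then there are $x,y$ with $f(x)\equiv_m f(y)$ and $x-y$ unbounded. Consequently, no equivalence relation $E$ on $\mathbb R^\omega$ with $\ell_p\subseteq E\subseteq\ell_\infty$ for some $p>2$ is Borel reducible to $\equiv_m$. In particular this holds for $\ell_q$ $(2<q<\infty)$, for $\mathbb R^\omega/c_0$ (where $x\sim y$ iff $x_n-y_n\to0$) and for $\ell_\infty$.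

So the answer to the question is no. With facts (i) and (ii), $\ell_p\le_B\equiv_m$ if and only if $1\le p\le2$.

## Why limits along single points fail

The proof of Proposition 1 used Kakutani's theorem in two ways. In Step 3 it split the cost of moving infinitely many coordinates into a sum of costs of single coordinates. In Step 4 it passed from cheap single moves to the infinite composite move. A general $f(x)$ has no factors, so both uses must be replaced.

Let us try Step 4 directly. Fix $x$ and suppose that we have somehow found $i_1<i_2<\cdots$ such that, with $s_N=\sum_{k\le N}k\,e_{i_k}$, we have $H(f(x+s_{N-1}),f(x+s_N))\le2^{-N}$. All these measures are equivalent to $f(x)$, and their square-root densities form a Cauchy sequence in $L^2(f(x))$. So $f(x+s_N)$ converges in norm to a probability measure $\mu$. With $h=\lim s_N$ taken coordinatewise, we would like to conclude $f(x+h)\equiv_m\mu\equiv_m f(x)$. Both equivalences can fail.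

First, $\mu$ need have nothing to do with $f(x+h)$, because $f$ is only Borel. Let $f(x)=\delta_{(0,0,\dots)}$ if $x\in c_0$, and $f(x)=\delta_{(1,1,\dots)}$ otherwise. This $f$ is Borel, and it is constant on $\ell_p$-classes since $\ell_p\subseteq c_0$. Along $s_N=(1,\dots,1,0,0,\dots)$ the measure $f(s_N)$ never changes, yet $s_N\to h=(1,1,1,\dots)$ and $f(h)$ is singular to all the $f(s_N)$.

Second, the limit of equivalent measures need not be equivalent to them, even with summable distances. Let $\mu_{(i)}$ be twice the coin-flipping measure restricted to $N_{(i)}$ for $i=0,1$, and let $\mu_N=(1-2^{-N})\mu_{(0)}+2^{-N}\mu_{(1)}$ for $N\ge1$. These are all equivalent. Since $(a-b)^2\le|a^2-b^2|$ for $a,b\ge0$, the square of $H(\mu_N,\mu_{N+1})$ is at most $2^{-N-1}+2^{-N-1}=2^{-N}$, so the distances are summable. But $\mu_N\to\mu_{(0)}$, which has lost $N_{(1)}$.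

The way out is to stop looking at single points $x$. We integrate all the measures $f(x)$ into one measure $\lambda$ on a product space and ask which shifts $h$ preserve the null sets of $\lambda$. Each such shift acts on $L^2(\lambda)$ by a unitary operator $U_h$. Two things then happen. The pairs $(h,U_h)$ form a closed set, so a limit of pairs with a unitary limit operator is again such a pair; this repairs both failures, because a unitary limit cannot lose mass. And the dependence of $U_h$ on $h$ is continuous along $\ell_p$ for free, because it is Borel.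

Over which space of $x$ should we integrate? On $\mathbb R^\omega$ the natural candidate is the product of standard Gaussians. By the computation above, its translate by $h$ is equivalent to it exactly when $h\in\ell_2$, so it does not even tolerate all shifts from $\ell_p$ when $p>2$. We shall integrate over a compact group with its Haar measure, and map that group into $\mathbb R^\omega$ later.

## One measure on $G\times 2^\omega$ and its unitary group

The following standard facts will be used.

- The unitary group $U(\mathcal H)$ of a separable Hilbert space, with the strong topology ($U_k\to U$ iff $U_kv\to Uv$ for all $v$), is a Polish group; in particular inversion is continuous.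
- A Borel homomorphism between Polish groups is continuous (Pettis; Kechris, *Classical Descriptive Set Theory*, 9.10).
- An injective continuous map between Polish spaces has Borel image and Borel inverse (Lusin–Souslin, ibid. 15.1–15.2).
- Bochner's theorem on $\mathbb R^n$: a continuous positive definite function with value $1$ at $0$ is the Fourier transform of a Borel probability measure.

Let $G$ be a compact metrizable group with normalized Haar measure $m$, and let $g:G\to M$ be Borel. Put
$$K=\{h\in G:\ g(h^{-1}x)\equiv_m g(x)\text{ for all }x\text{ outside some }m\text{-null set}\}.$$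

An example to keep in mind: $G=(\mathbb Z/2)^\omega$ and $g(x)=\bigotimes_n\nu_n^{x_n}$, where $\nu_n^0$ and $\nu_n^1$ are the measures on $\{0,1\}$ with weights $(\frac12+\epsilon_n,\frac12-\epsilon_n)$ and $(\frac12-\epsilon_n,\frac12+\epsilon_n)$, with $0<\epsilon_n<\frac12$. Here $\operatorname{aff}(\nu_n^0,\nu_n^1)=\sqrt{1-4\epsilon_n^2}$, and $z/2\le1-\sqrt{1-z}\le z$ on $[0,1]$. So Kakutani's theorem gives, for every $x$, that $g(h^{-1}x)\equiv_m g(x)$ iff $\sum_{h_n=1}\epsilon_n^2<\infty$, and $K$ is the group of all such $h$. It contains all finitely supported $h$, so it is dense in $G$. In general, then, $K$ is not closed, and what will be closed is the graph of $h\mapsto U_h$.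

**The measure $\lambda$.** On the compact metrizable space $Z=G\times2^\omega$ let
$$\lambda(A)=\int g(x)(A_x)\,dm(x),\qquad A_x=\{y:(x,y)\in A\}.$$
The integrand must be checked to be Borel. The sets $B\subseteq2^\omega$ for which $x\mapsto g(x)(B)$ is Borel include the sets $N_s$, which together with $\emptyset$ form a $\pi$-system generating the Borel sets. They are closed under complements and countable disjoint unions, so by the $\pi$–$\lambda$ theorem they are all Borel sets. Next, for a rectangle $A=C\times B$ we have $g(x)(A_x)=1_C(x)\,g(x)(B)$, which is Borel in $x$, and a second application of the $\pi$–$\lambda$ theorem gives all Borel $A\subseteq Z$. So $\lambda$ is a Borel probability measure. Passing from indicators to simple functions and monotone limits, $\int F\,d\lambda=\int\!\int F(x,y)\,dg(x)(y)\,dm(x)$ for Borel $F\ge0$.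

For $h\in G$ let $T_h(x,y)=(hx,y)$, a homeomorphism of $Z$, and let $T_h\lambda$ be the image measure. Since $(T_h^{-1}A)_x=A_{hx}$, invariance of $m$ gives
$$(T_h\lambda)(A)=\int g(x)(A_{hx})\,dm(x)=\int g(h^{-1}x)(A_x)\,dm(x).\tag{2}$$
So $T_h\lambda$ is built like $\lambda$, with fibers $g(h^{-1}x)$.

**Lemma 3 (fibers versus total measure).** $h\in K$ if and only if $T_h\lambda$ and $\lambda$ have the same null sets. In particular $K$ is a subgroup of $G$.

*Proof.* **From fibers to $\lambda$.** Let $h\in K$. If $\lambda(A)=0$, then $g(x)(A_x)=0$ for a.e. $x$, hence $g(h^{-1}x)(A_x)=0$ for a.e. $x$, and $(T_h\lambda)(A)=0$ by (2). The other implication is proved in the same way, starting from $g(h^{-1}x)(A_x)=0$ for a.e. $x$.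

**From $\lambda$ to fibers.** Here a density on $Z$ must yield a density on almost every fiber. Suppose $T_h\lambda\ll\lambda$ with density $\Delta$. For Borel $A\subseteq G$ and $s\in2^{<\omega}$, evaluate $T_h\lambda$ on $A\times N_s$:
$$\int_Ag(h^{-1}x)(N_s)\,dm(x)=\int_A\int_{N_s}\Delta(x,y)\,dg(x)(y)\,dm(x).$$
As $A$ is arbitrary, for each $s$ the two inner functions of $x$ agree a.e. There are countably many $s$, so for a.e. $x$ we have $g(h^{-1}x)(N_s)=\int_{N_s}\Delta(x,\cdot)\,dg(x)$ for all $s$ at once. For such $x$ the finite measures $g(h^{-1}x)$ and $\Delta(x,\cdot)\,g(x)$ agree on all $N_s$, so they are equal and $g(h^{-1}x)\ll g(x)$. If $\lambda\ll T_h\lambda$, the same argument with the roles of the fiber families $g(x)$ and $g(h^{-1}x)$ exchanged gives $g(x)\ll g(h^{-1}x)$ for a.e. $x$. Together, $h\in K$.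

**Subgroup.** We have $T_{hk}=T_hT_k$. If $T_k\lambda$ and $T_h\lambda$ are both equivalent to $\lambda$, then $T_hT_k\lambda$ is equivalent to $T_h\lambda$, hence to $\lambda$. Applying $T_{h^{-1}}$ shows that $\lambda$ is equivalent to $T_{h^{-1}}\lambda$. $\square$

**The operators $U_h$.** For $h\in K$ let $\Delta_h=dT_h\lambda/d\lambda$. On the separable complex Hilbert space $\mathcal H=L^2(\lambda)$ put
$$U_hF=\sqrt{\Delta_h}\;F\circ T_h^{-1}.$$
If $F=F'$ $\lambda$-a.e., then $F\circ T_h^{-1}=F'\circ T_h^{-1}$ holds $T_h\lambda$-a.e., hence $\lambda$-a.e.; so $U_h$ is well defined. It is isometric: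
$$\int\Delta_h|F\circ T_h^{-1}|^2d\lambda=\int|F\circ T_h^{-1}|^2\,dT_h\lambda=\int|F|^2d\lambda.$$
For the product rule, compute $T_{hk}\lambda=T_h(\Delta_k\lambda)=(\Delta_k\circ T_h^{-1})\,T_h\lambda$; the last equality holds because $\int(F\circ T_h)\Delta_k\,d\lambda=\int F\,(\Delta_k\circ T_h^{-1})\,dT_h\lambda$ for bounded Borel $F$. Hence $\Delta_{hk}=\Delta_h\cdot(\Delta_k\circ T_h^{-1})$ a.e., and
$$U_hU_kF=\sqrt{\Delta_h}\,\sqrt{\Delta_k\circ T_h^{-1}}\;F\circ T_k^{-1}\circ T_h^{-1}=U_{hk}F.$$
Thus $h\mapsto U_h$ is a homomorphism, and each $U_h$, being isometric with inverse $U_{h^{-1}}$, is unitary. Writing $M_F$ for multiplication by $F\in C(Z)$, we see from the definition that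
$$U_hM_F=M_{F\circ T_h^{-1}}U_h.\tag{3}$$

**Lemma 4 (closed graph).** $\Gamma=\{(h,U_h):h\in K\}$ is a closed subgroup of $G\times U(\mathcal H)$.

*Proof.* Let $h_k\in K$ and $(h_k,U_{h_k})\to(h,U)$ in $G\times U(\mathcal H)$. We must show $h\in K$ and $U=U_h$.

**Step 1: the commutation rule survives.** This ties the limit operator $U$ to the limit point $h$. Let $F\in C(Z)$. The map $(h',z)\mapsto F(T_{h'}^{-1}z)$ is continuous on the compact space $G\times Z$, hence uniformly continuous, so $F\circ T_{h_k}^{-1}\to F\circ T_h^{-1}$ uniformly. Apply (3) for $h_k$ to a vector and let $k\to\infty$; this gives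
$$UM_F=M_{F\circ T_h^{-1}}U.\tag{4}$$

**Step 2: $h\in K$.** Put $\psi=U1$. By (4) and unitarity of $U$,
$$\int(F\circ T_h^{-1})|\psi|^2d\lambda=\langle M_{F\circ T_h^{-1}}U1,U1\rangle=\langle UM_F1,U1\rangle=\langle M_F1,1\rangle=\int F\,d\lambda .$$
Replacing $F$ by $F\circ T_h$ gives $\int F|\psi|^2d\lambda=\int F\circ T_h\,d\lambda=\int F\,dT_h\lambda$ for all $F\in C(Z)$. So $T_h\lambda=|\psi|^2\lambda\ll\lambda$. Since $U$ is invertible we may do the same on the other side: $(h_k^{-1},U_{h_k^{-1}})=(h_k^{-1},U_{h_k}^{-1})\to(h^{-1},U^{-1})$, so $T_{h^{-1}}\lambda\ll\lambda$, and applying $T_h$ gives $\lambda\ll T_h\lambda$. By Lemma 3, $h\in K$.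

**Step 3: $U=U_h$.** The function $\psi=\lim_kU_{h_k}1=\lim_k\sqrt{\Delta_{h_k}}$ is an $L^2$-limit of nonnegative functions, so $\psi\ge0$ a.e. As $|\psi|^2=\Delta_h$, we get $\psi=\sqrt{\Delta_h}$. By (4), $UF=UM_F1=(F\circ T_h^{-1})\psi=U_hF$ for $F\in C(Z)$, and $C(Z)$ is dense in $\mathcal H$. $\square$

**Lemma 5 (automatic continuity).** $K$ is Borel in $G$ and $h\mapsto U_h$ is a Borel homomorphism $K\to U(\mathcal H)$. If $P$ is a Polish group and $q:P\to G$ is a continuous homomorphism with $q(P)\subseteq K$, then $a\mapsto V_a:=U_{q(a)}$ is a continuous unitary representation of $P$.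

*Proof.* By Lemma 4, $\Gamma$ is a Polish group. The projection $\Gamma\to G$ is continuous, injective and has image $K$. By Lusin–Souslin, $K$ is Borel and the inverse $K\to\Gamma$ is Borel. Following it with the projection to $U(\mathcal H)$ shows that $h\mapsto U_h$ is Borel. So $a\mapsto U_{q(a)}$ is a Borel homomorphism between Polish groups, and Pettis's theorem makes it continuous. $\square$

We now need the replacement for Step 4 of Proposition 1: infinitely many cheap moves compose to a move that is still in $K$. The cost of a move is measured by one scalar function.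

**Definition (positive definite function).** A function $\varphi:P\to\mathbb C$ on an abelian group is positive definite if $\sum_{i,l}c_i\overline{c_l}\,\varphi(a_i-a_l)\ge0$ for all finite families $a_i\in P$, $c_i\in\mathbb C$. Then $|\varphi|\le\varphi(0)$; in particular $\operatorname{Re}(1-\varphi)\ge0$ if $\varphi(0)=1$.

Examples are the characters of $P$ and their real parts. Another is $a\mapsto e^{-\|a\|_2^2/2}$ on $\ell_2$: it is the pointwise limit of $\exp(-\frac12\sum_{i<n}a_i^2)$, and each of these is a Gaussian Fourier transform in finitely many coordinates.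

Let $P,q,V$ be as in Lemma 5 with $P$ abelian, written additively. Let $(v_j)_{j\ge1}$ be dense in the unit sphere of $\mathcal H$ and put
$$\varphi(a)=\sum_{j\ge1}2^{-j}\langle V_av_j,v_j\rangle .\tag{5}$$
The series converges uniformly, so $\varphi$ is continuous, and $\varphi(0)=1$. It is positive definite because $V_{a-b}=V_b^*V_a$, whence $\sum_{i,l}c_i\overline{c_l}\langle V_{a_i-a_l}v,v\rangle=\|\sum_ic_iV_{a_i}v\|^2\ge0$.

**Lemma 6 (summation).** If $a_k\in P$ satisfy $\operatorname{Re}(1-\varphi(a_k))\le2^{-3k-1}$ for $k\ge1$, and $q(a_1+\dots+a_N)\to h$ in $G$, then $h\in K$.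

*Proof.* **Step 1: $V_{\pm a_k}$ nearly fixes $v_1,\dots,v_k$.** In $\operatorname{Re}(1-\varphi(a_k))=\sum_j2^{-j}\operatorname{Re}(1-\langle V_{a_k}v_j,v_j\rangle)$ all terms are nonnegative, so each is at most $2^{-3k-1}$. For $j\le k$,
$$\|V_{a_k}v_j-v_j\|^2=2\operatorname{Re}(1-\langle V_{a_k}v_j,v_j\rangle)\le2\cdot2^j\cdot2^{-3k-1}\le2^{-2k}.$$
Since $V_{-a_k}=V_{a_k}^{-1}$ is isometric, $\|V_{-a_k}v_j-v_j\|=\|v_j-V_{a_k}v_j\|\le2^{-k}$ as well.

**Step 2: the partial products converge.** Let $s_N=a_1+\dots+a_N$ and $s_0=0$. For $N\ge j$,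
$$\|V_{\pm s_N}v_j-V_{\pm s_{N-1}}v_j\|=\|V_{\pm s_{N-1}}(V_{\pm a_N}v_j-v_j)\|\le2^{-N}.$$
So $V_{s_N}v_j$ and $V_{-s_N}v_j$ converge for every $j$. The operators are isometries and the $v_j$ have dense linear span, so $V_{s_N}$ and $V_{-s_N}$ converge strongly to isometries $A$ and $B$.

**Step 3: the limit is unitary.** A strong limit of unitaries can fail to be surjective. For example, the cyclic shifts $e_0\mapsto e_1\mapsto\dots\mapsto e_{n-1}\mapsto e_0$, extended by the identity, converge strongly to the unilateral shift. This is why we control both signs. We have $V_{s_N}V_{-s_N}v-ABv=V_{s_N}(V_{-s_N}v-Bv)+(V_{s_N}-A)Bv\to0$, so $AB=I$, and likewise $BA=I$. Thus $A$ is unitary.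

**Step 4: use the closed graph.** The pairs $(q(s_N),U_{q(s_N)})=(q(s_N),V_{s_N})$ lie in $\Gamma$ and converge to $(h,A)$ in $G\times U(\mathcal H)$. By Lemma 4, $h\in K$. $\square$

## Continuous positive definite functions on $\ell_p$ for $p>2$

It remains to replace Step 3 of Proposition 1: we need large vectors $te_i$ on which $\operatorname{Re}(1-\varphi)$ is tiny, using only that $\varphi$ is continuous on $\ell_p$.

The growth inequality (1) survives: for a unitary representation, $\|V_{ka}v-v\|\le k\|V_av-v\|$. Used for one coordinate at a time, however, it is too weak. If $\operatorname{Re}(1-\varphi)\le\varepsilon$ on the ball of radius $\delta=\delta(\varepsilon)$, then reaching $te_i$ in about $t/\delta$ steps costs about $(t/\delta)^2\varepsilon$, and nothing makes this small. We must move $n$ coordinates at once, each by about $\delta n^{-1/p}$, and conclude that the average coordinate costs about $1/n$. In Proposition 1 this was the additivity in Kakutani's theorem. A positive definite function is not additive over coordinates: $\varphi(s_1,s_2)=\cos(s_1-s_2)$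 is positive definite on $\mathbb R^2$ and equals $1$ at $\alpha(e_1+e_2)$, while $\varphi(\alpha e_i)=\cos\alpha$. The cancellation is due to the choice of signs. Averaging over all signs turns $\varphi$ into an integral of products of cosines, and the logarithm makes a product additive.

**Lemma 7.** Let $p>2$, let $\varphi$ be a continuous positive definite function on the Banach space $\ell_p$ with $\varphi(0)=1$, and let $t>0$. Then $\frac1n\sum_{i<n}\operatorname{Re}(1-\varphi(te_i))\to0$ as $n\to\infty$.

*Proof.* **Step 1: choose the step size.** Let $\varepsilon>0$ and choose $\delta>0$ with $\operatorname{Re}(1-\varphi(a))\le\varepsilon$ for $\|a\|_p\le\delta$. Given $n\ge1$, put $k=\lceil tn^{1/p}/(2\delta)\rceil$ and $\alpha=t/(2k)$. Then $\alpha n^{1/p}\le\delta$, so every vector $\sum_{i<n}\sigma_i\alpha e_i$ with signs $\sigma_i=\pm1$ has norm at most $\delta$. Moreover $k\alpha=t/2$.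

**Step 2: average over signs.** By Bochner's theorem, applied to the restriction of $\varphi$ to the span of $e_0,\dots,e_{n-1}$, there is a probability measure $\nu$ on $\mathbb R^n$ with $\varphi(\sum_{i<n}s_ie_i)=\int e^{i\,s\cdot\xi}\,d\nu(\xi)$. The average of $e^{i\alpha\sum\sigma_i\xi_i}$ over $\sigma\in\{\pm1\}^n$ is $\prod_{i<n}\cos(\alpha\xi_i)$. Averaging $\operatorname{Re}(1-\varphi(\sum\sigma_i\alpha e_i))\le\varepsilon$ therefore gives
$$\int\Big(1-\prod_{i<n}\cos(\alpha\xi_i)\Big)\,d\nu\le\varepsilon.\tag{6}$$

**Step 3: additivity off a small set.** The integrand in (6) is nonnegative, and it is at least $\frac12$ on $B=\{\xi:\prod_{i<n}\cos(\alpha\xi_i)\le\frac12\}$, so $\nu(B)\le2\varepsilon$. Off $B$ no cosine vanishes, and $z\le-\ln(1-z)$ on $[0,1)$ gives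
$$\sum_{i<n}\sin^2(\alpha\xi_i)\le-\sum_{i<n}\ln(1-\sin^2(\alpha\xi_i))=-2\ln\prod_{i<n}|\cos(\alpha\xi_i)|\le2\ln2.\tag{7}$$

**Step 4: from $\alpha$ to $t$.** We have $|\sin k\vartheta|\le k|\sin\vartheta|$, by induction from the addition formula. Hence
$$1-\cos(t\xi_i)=2\sin^2(t\xi_i/2)=2\sin^2(k\alpha\xi_i)\le2k^2\sin^2(\alpha\xi_i).$$
By (7), off $B$ the average $\frac1n\sum_{i<n}(1-\cos(t\xi_i))$ is at most $4\ln2\cdot k^2/n$. On $B$ it is at most $2$.

**Step 5: integrate.** Since $\operatorname{Re}(1-\varphi(te_i))=\int(1-\cos(t\xi_i))\,d\nu$,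
$$0\le\frac1n\sum_{i<n}\operatorname{Re}(1-\varphi(te_i))\le2\cdot2\varepsilon+4\ln2\cdot\frac{k^2}n .$$
As $k\le tn^{1/p}/(2\delta)+1$, we have $k^2/n=O(n^{2/p-1}+n^{-1})\to0$, because $p>2$. So the limsup of the averages is at most $4\varepsilon$, and $\varepsilon$ was arbitrary. $\square$

The lemma fails at $p=2$: for $\varphi(a)=e^{-\|a\|_2^2/2}$ every term $\operatorname{Re}(1-\varphi(te_i))$ equals $1-e^{-t^2/2}$.

## Circles of growing radius: proof of Theorem 2

We map a compact group into $\mathbb R^\omega$. If the image were bounded, so would be all differences $x-y$. We therefore wind the $n$-th factor of the torus around a circle of radius tending to infinity.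

**Step 1: the map and the group $K$.** Let $G=(\mathbb R/\mathbb Z)^\omega$, $L_n=n+1$, and let $c:G\to\mathbb R^\omega$ be the continuous map with
$$(c(x)_{2n},\,c(x)_{2n+1})=L_n(\cos2\pi x_n,\sin2\pi x_n).$$
Put $g=f\circ c$, a Borel map $G\to M$, and form $K$ for this $g$. In additive notation, $h\in K$ iff $g(x-h)\equiv_m g(x)$ for $m$-a.e. $x$. For $x,h\in G$ the $n$-th pair of coordinates of $c(x-h)-c(x)$ has Euclidean norm
$$L_n|e^{-2\pi ih_n}-1|=2L_n|\sin\pi h_n|.\tag{8}$$

**Step 2: $\ell_p$ acts.** We need a continuous homomorphism from a Polish group into $K$. Let $q:\ell_p\to G$, $q(a)=(a_n/L_n\bmod1)_n$; this is a continuous homomorphism. For $a\in\ell_p$ and any $x\in G$, by (8) coordinates $2n$ and $2n+1$ of $c(x-q(a))-c(x)$ are at most $2L_n|\sin(\pi a_n/L_n)|\le2\pi|a_n|$ in absolute value. So this difference is in $\ell_p$, and by hypothesis $g(x-q(a))\equiv_m g(x)$. Thus $q(\ell_p)\subseteq K$, and Lemmas 5 and 6 apply with $P=\ell_p$.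

**Step 3: choose cheap large moves.** Let $\varphi$ be the function (5), a continuous positive definite function on $\ell_p$ with $\varphi(0)=1$. Fix $k\ge1$. By Lemma 7 with $t=k$, the averages of the nonnegative numbers $\operatorname{Re}(1-\varphi(ke_i))$ tend to $0$. Hence infinitely many $i$ satisfy $\operatorname{Re}(1-\varphi(ke_i))\le2^{-3k-1}$, for otherwise the lower limit of the averages would be at least $2^{-3k-1}$. So we can choose $i_1<i_2<\cdots$ such that $a_k=ke_{i_k}$ satisfies this bound and $L_{i_k}\ge2k$.

**Step 4: compose them.** Let $h\in G$ have coordinates $h_{i_k}=k/L_{i_k}\bmod1$ and $0$ elsewhere. Then $q(a_1+\dots+a_N)\to h$ coordinatewise, that is, in $G$. By Lemma 6, $h\in K$. So $f(c(x-h))\equiv_m f(c(x))$ for $m$-a.e. $x$; fix one such $x$.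

**Step 5: the difference is unbounded.** Since $k/L_{i_k}\le\frac12$ and $\sin\pi u\ge2u$ on $[0,\frac12]$, the $i_k$-th pair of coordinates of $c(x-h)-c(x)$ has, by (8), Euclidean norm
$$2L_{i_k}\sin(\pi k/L_{i_k})\ge2L_{i_k}\cdot\frac{2k}{L_{i_k}}=4k .$$
So $c(x-h)-c(x)$ is unbounded, and $c(x-h)$, $c(x)$ are the required pair.

**Step 6: the consequences.** Let $\ell_p\subseteq E\subseteq\ell_\infty$ with $p>2$ and let $f$ be a Borel reduction of $E$ to $\equiv_m$. Since $\ell_p\subseteq E$, $f$ satisfies the hypothesis of the theorem. So there are $x,y$ with $f(x)\equiv_m f(y)$, hence $x\,E\,y$, but $(x,y)\notin\ell_\infty\supseteq E$, a contradiction. The relations $\ell_q$ for $2<q<\infty$ (with $p=q$), $\mathbb R^\omega/c_0$ and $\ell_\infty$ all lie between some such $\ell_p$ and $\ell_\infty$. $\blacksquare$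

## Coset relations of subgroups of compact groups

The unitary construction gives more when $g$ is itself a reduction. This and the next section are supplements and are not used for Theorem 2.

**Theorem 8.** Let $G$ be a compact metrizable group, $H\le G$ a subgroup, and $x\,E\,y\iff Hx=Hy$. If $E\le_B\equiv_m$, then $H$ is Borel in $G$ and carries a Polish group topology, finer than that of $G$, in which it is topologically isomorphic to a closed subgroup of the unitary group of a separable Hilbert space (strong operator topology).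

The group $\{h\in(\mathbb Z/2)^\omega:\sum_{h_n=1}\epsilon_n^2<\infty\}$ from the earlier example is such an $H$, since the map $g$ there is a Borel (even continuous) reduction of its coset relation.

*Proof.* **Step 1: $K=H$.** Let $g:G\to M$ be a Borel reduction of $E$ to $\equiv_m$. For every $x$,
$$g(h^{-1}x)\equiv_m g(x)\iff Hh^{-1}x=Hx\iff h\in H.$$
So the condition defining $K$ holds for all $x$ if $h\in H$, and for no $x$ if $h\notin H$. Since $m(G)=1$, $K=H$.

**Step 2: the topology.** By Lemma 5, $H$ is Borel. By Lemma 4, $h\mapsto(h,U_h)$ is a group isomorphism of $H$ onto the closed subgroup $\Gamma$ of $G\times U(\mathcal H)$. Give $H$ the Polish topology of $\Gamma$. It is finer than that of $G$ because the projection $\Gamma\to G$ is continuous.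

**Step 3: remove the factor $G$.** We want a single unitary group. Let $G$ act on the separable space $L^2(G)$ by $(R_hF)(x)=F(h^{-1}x)$. For continuous $F$, $R_{h'}F\to R_hF$ uniformly as $h'\to h$; since continuous functions are dense and the operators are isometries, $h\mapsto R_h$ is strongly continuous. It is injective: if $h\ne e$, there is a continuous $F$ with $F(h^{-1})\ne F(e)$, so $R_hF\ne F$ on a nonempty open set, which has positive Haar measure. As $G$ is compact, $R$ is a homeomorphism onto a compact, hence closed, subgroup of $U(L^2(G))$. So $\Gamma$ is topologically isomorphic to a closed subgroup of $U(L^2(G))\times U(\mathcal H)$. This product is in turn the group of block diagonal unitaries in $U(L^2(G)\oplus\mathcal H)$, with the same topology. That group is closed, since leaving both summands invariant is preserved under strong limits and the blocks of a block diagonal unitary are unitary. $\blacksquare$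

## The relations $E_\theta$

**Theorem 9.** Let $\theta:[0,\infty)\to[0,\infty)$ be nondecreasing with $\theta(0)=0$, $\theta(r)>0$ for $r>0$, $\lim_{r\to0}\theta(r)=0$, and $\theta(2r)\le D\,\theta(r)$ for some constant $D\ge1$. Let $x\,E_\theta\,y\iff\sum_n\theta(|x_n-y_n|)<\infty$ on $\mathbb R^\omega$. The following are equivalent:

1. $E_\theta\le_B\equiv_m$;
2. $E_\theta\le_B\ell_2$;
3. there is $C$ with $\dfrac{\theta(b)}{b^2}\le C\,\dfrac{\theta(a)}{a^2}$ for all $0<a\le b\le1$. $\quad(*)$

Doubling gives
$$\theta(r+s)\le\theta(2\max(r,s))\le D(\theta(r)+\theta(s)),\tag{9}$$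
so $E_\theta$ is an equivalence relation. For $\theta(r)=r^p$, $(*)$ reads $b^{p-2}\le Ca^{p-2}$ for $0<a\le b\le 1$, which holds iff $p\le2$ (let $b=1$, $a\to0$).

A finer example: let $\theta(r)=r^2/(1+\ln(1/r))$ on $(0,1]$, $\theta(0)=0$, and $\theta(r)=r^2$ for $r\ge1$. It is nondecreasing and satisfies the doubling condition with $D=4(1+\ln2)$. Indeed, for $r\le\frac12$ the ratio $\theta(2r)/\theta(r)$ is $4\big(1+\frac{\ln2}{1+\ln(1/2r)}\big)$; for $\frac12\le r\le1$ it is $4(1+\ln(1/r))$; for $r\ge1$ it is $4$. Here $\theta(r)/r^2\to0$ as $r\to0$, so $(*)$ fails and $E_\theta\not\le_B\equiv_m$. Theorem 2 does not cover this relation: $(n^{-1/2})_{n\ge1}$ lies in every $\ell_p$ with $p>2$, but $\sum_n\theta(n^{-1/2})=\sum_n\frac1{n(1+\frac12\ln n)}=\infty$.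

The implication $(2)\Rightarrow(1)$ is fact (i), composed with the given reduction.

### Condition $(*)$ gives a reduction to $\ell_2$

Put $\gamma(u)=\theta(\sqrt u)$. Condition $(*)$ says that $\gamma(u)/u$ is nonincreasing on $(0,1]$ up to a constant factor. So near $0$ the function $\gamma$ should be comparable to a concave function. A concave function is a mixture of functions $u\mapsto\min(u,s)$. Each of these is comparable to $s(1-e^{-u/s})$, and at $u=r^2$ the latter is a squared Hilbert space distance.

**Step 1: a concave function comparable to $\gamma$.** For $u\ge0$ let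
$$\hat\gamma(u)=\inf_{0<v\le1}\Big(1+\frac uv\Big)\gamma(v).$$
As an infimum of nondecreasing affine functions with nonnegative values, $\hat\gamma$ is concave, nondecreasing and nonnegative, and $\hat\gamma(0)=\inf_{0<v\le1}\gamma(v)=0$. Let $0<u\le1$. Taking $v=u$ gives $\hat\gamma(u)\le2\gamma(u)$. For the lower bound, if $v\ge u$, then $(1+\frac uv)\gamma(v)\ge\gamma(u)$; if $v<u$, then $(*)$ with $a=\sqrt v$, $b=\sqrt u$ gives $\frac uv\gamma(v)\ge\gamma(u)/C$. With $C'=\max(C,1)$,
$$\gamma(u)/C'\le\hat\gamma(u)\le2\gamma(u)\qquad(0<u\le1).\tag{10}$$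
In particular $\hat\gamma(u)\to0$ as $u\to0$.

**Step 2: decompose $\hat\gamma$.** Let $d$ be the right derivative of the concave function $\hat\gamma$ on $(0,\infty)$; it is nonincreasing, right-continuous and $\ge0$. Let $d_\infty=\lim_{\tau\to\infty}d(\tau)$, and let $\rho$ be the $\sigma$-finite measure on $(0,\infty)$ with $\rho((\tau,\infty))=d(\tau)-d_\infty$ for $\tau>0$. Since $\hat\gamma$ is concave and continuous on $[0,\infty)$ with $\hat\gamma(0)=0$, it is the integral of $d$, and Tonelli's theorem gives
$$\hat\gamma(u)=\int_0^ud(\tau)\,d\tau=d_\infty u+\int_0^u\rho((\tau,\infty))\,d\tau=d_\infty u+\int\min(u,s)\,d\rho(s).$$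
Two examples: for $\theta(r)=r^2$, $\hat\gamma(u)=\inf_{0<v\le1}(v+u)=u$, so $d_\infty=1$ and $\rho=0$. For $\theta(r)=r$, minimizing $\sqrt v+u/\sqrt v$ gives $\hat\gamma(u)=2\sqrt u$ for $u\le1$ and $1+u$ for $u\ge1$, so $d_\infty=1$ and $\rho$ has density $\frac12\tau^{-3/2}$ on $(0,1)$.

**Step 3: pass to Gaussians.** Put
$$\psi(r)=d_\infty r^2+\int s\,(1-e^{-r^2/s})\,d\rho(s).$$
For $z\ge0$ we have $(1-e^{-1})\min(1,z)\le1-e^{-z}\le\min(1,z)$; the lower bound follows from concavity of $1-e^{-z}$ on $[0,1]$ and from monotonicity beyond $1$. With $z=r^2/s$, and since $s\min(1,r^2/s)=\min(s,r^2)$,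
$$(1-e^{-1})\,\hat\gamma(r^2)\le\psi(r)\le\hat\gamma(r^2)\qquad(r\ge0).\tag{11}$$
By (10) and (11), $\psi$ and $\theta$ are comparable up to constants on $[0,1]$. Moreover, for $r\ge1$, $\psi(r)\ge(1-e^{-1})\hat\gamma(1)>0$, and $\psi(r)\to0$ as $r\to0$.

**Step 4: $\psi$ is a squared Hilbert distance.** Let $\pi_s$ be the centered Gaussian measure on $\mathbb R$ of variance $2/s$, so that $\int\cos(r\eta)\,d\pi_s(\eta)=e^{-r^2/s}$. Define $F$ from $\mathbb R$ to the separable Hilbert space $\mathbb R\oplus L^2(d\pi_s(\eta)\,d\rho(s))$ (complex-valued $L^2$, regarded as a real Hilbert space) by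
$$F(x)=\big(\sqrt{d_\infty}\,x,\ \sqrt{s/2}\,(e^{ix\eta}-1)\big).$$
Since $|e^{ix\eta}-e^{iy\eta}|^2=2(1-\cos((x-y)\eta))$,
$$\|F(x)-F(y)\|^2=d_\infty(x-y)^2+\int\!\int s\,\big(1-\cos((x-y)\eta)\big)\,d\pi_s(\eta)\,d\rho(s)=\psi(|x-y|).$$
With $y=0$ this shows that $F(x)$ lies in the space, because $F(0)=0$ and $\psi(|x|)\le\hat\gamma(x^2)<\infty$. It also shows that $F$ is continuous, because $\psi(r)\to0$ as $r\to0$.

**Step 5: the reduction.** Using an orthonormal basis, regard the Hilbert space as a subspace of the square-summable real sequences, and write $F(x)(k)$ for the $k$-th coordinate. The map $x\mapsto(F(x_n)(k))_{n,k}\in\mathbb R^{\omega\times\omega}$ is continuous, and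
$$\sum_{n,k}|F(x_n)(k)-F(y_n)(k)|^2=\sum_n\psi(|x_n-y_n|).$$
So it reduces the relation $\sum_n\psi(|x_n-y_n|)<\infty$ to $\ell_2$. That relation is $E_\theta$: both $\theta$ and $\psi$ are bounded below by positive constants on $[1,\infty)$, so finiteness of either sum forces $|x_n-y_n|\le1$ for all but finitely many $n$, and on $[0,1]$ the two functions are comparable. This proves $(3)\Rightarrow(2)$.

### The Polish group $\ell_\theta$

For $(1)\Rightarrow(3)$ we rerun the proof of Theorem 2 with $\ell_\theta$ in place of $\ell_p$, and need it to be a Polish group in order to use Lemma 5. Let $\ell_\theta=\{a\in\mathbb R^\omega:\sum\theta(|a_n|)<\infty\}$, with basic neighborhoods of $0$ given by $W_\delta=\{a:\sum\theta(|a_n|)<\delta\}$, $\delta>0$.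

**Lemma 10.** With these neighborhoods $\ell_\theta$ is a Polish group whose topology is finer than the product topology.

*Proof.* **Group topology.** By (9), $\ell_\theta$ is a group and $W_{\delta/2D}+W_{\delta/2D}\subseteq W_\delta$. Also $W_\delta=-W_\delta$. So the $W_\delta$ define a group topology. If $a\in W_{\theta(r_0)}$, then $\theta(|a_n|)<\theta(r_0)$ for all $n$, hence $|a_n|<r_0$ for all $n$ by monotonicity. So the topology is finer than the product topology, and in particular Hausdorff. There is a countable base at $0$, so by the Birkhoff–Kakutani theorem the topology is given by an invariant metric. A sequence $(a^k)$ is Cauchy for it iff for each $\delta>0$ eventually $a^k-a^l\in W_\delta$.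

**Separability.** Finitely supported rational sequences are dense. Given $a\in\ell_\theta$ and $\delta>0$, choose $N$ with $\sum_{n\ge N}\theta(|a_n|)<\delta/2$, and then rationals $r_n$ for $n<N$ with $\sum_{n<N}\theta(|a_n-r_n|)<\delta/2$. The latter is possible because $\theta(r)\to0$ as $r\to0$.

**Completeness.** Let $(a^k)$ be Cauchy. It is Cauchy in each coordinate, so it converges coordinatewise to some $a\in\mathbb R^\omega$. Let $\delta>0$ and let $k_0$ be such that $\sum_n\theta(|a_n^l-a_n^k|)<\delta$ for $k,l\ge k_0$. By (9), for each $N$,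
$$\sum_{n\le N}\theta(|a_n-a_n^k|)\le D\sum_{n\le N}\theta(|a_n-a_n^l|)+D\delta .$$
As $l\to\infty$ the first sum on the right tends to $0$. Letting then $N\to\infty$ gives $\sum_n\theta(|a_n-a_n^k|)\le D\delta$ for $k\ge k_0$. So $a-a^k\in\ell_\theta$, hence $a\in\ell_\theta$, and $a^k\to a$ because $\delta$ was arbitrary. $\square$

### Failure of $(*)$ gives cheap large moves

In $\ell_p$ we moved one coordinate by a large amount. Now the scale $\beta$ at which $(*)$ fails may be tiny, so a single coordinate moved by $\beta$ does not have $\theta$-size $1$. We therefore move a set $S$ of about $1/\theta(\beta)$ coordinates by $\pm\beta$, and choose $S$ and the signs by averaging.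

**Lemma 11.** Suppose $(*)$ fails. Let $\varphi$ be continuous positive definite on $\ell_\theta$ with $\varphi(0)=1$, and let $\varepsilon>0$, $N\in\omega$. Then there is a finitely supported $a$, supported in $[N,\infty)$, with all $|a_i|\le\frac12$, $\sum\theta(|a_i|)\ge1$ and $\operatorname{Re}(1-\varphi(a))\le\varepsilon$.

*Proof.* **Step 1: bad scales below $\frac12$.** We claim that for every $\kappa>0$ there are $0<\alpha\le\beta\le\frac12$ with
$$\frac{\theta(\alpha)}{\alpha^2}\le\kappa\,\frac{\theta(\beta)}{\beta^2}.\tag{12}$$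
Let $\kappa'=\kappa/D$. Failure of $(*)$ with constant $1/\kappa'$ gives $0<a\le b\le1$ with $\theta(a)/a^2<\kappa'\theta(b)/b^2$. Put $\alpha=a/2$, $\beta=b/2$. Then, using $\theta(\alpha)\le\theta(a)$ and $\theta(b)\le D\theta(\beta)$,
$$\frac{\theta(\alpha)}{\alpha^2}\le\frac{4\theta(a)}{a^2}<\frac{4\kappa'\theta(b)}{b^2}\le\frac{D\kappa'\theta(\beta)}{\beta^2}=\kappa\,\frac{\theta(\beta)}{\beta^2}.$$

**Step 2: parameters.** Choose $\delta>0$ such that $\sum\theta(|a_i|)\le\delta$ implies $\operatorname{Re}(1-\varphi(a))\le\varepsilon/8$. Take $\alpha,\beta$ as in (12) for a $\kappa$ to be fixed in a moment, depending only on $\delta,\varepsilon,\theta$, and put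
$$k=\lceil\beta/2\alpha\rceil,\qquad\alpha'=\frac\beta{2k},\qquad n=\lfloor\delta/\theta(\alpha)\rfloor,\qquad m=\lceil1/\theta(\beta)\rceil.$$
Then $\alpha'\le\alpha$ and $k\le\frac\beta{2\alpha}+1\le\frac{3\beta}{2\alpha}$, as $\alpha\le\beta$. By (12), $\theta(\alpha)\le\kappa\,\theta(\beta)\,\alpha^2/\beta^2\le\kappa\,\theta(1/2)$, so for small $\kappa$ we have $\theta(\alpha)\le\delta$ and hence $n\ge\delta/(2\theta(\alpha))$. Also $1\le m\theta(\beta)\le1+\theta(1/2)$. Therefore
$$\frac{mk^2}n\le m\cdot\frac{9\beta^2}{4\alpha^2}\cdot\frac{2\theta(\alpha)}\delta\le\frac9{2\delta}\,m\theta(\beta)\,\kappa\le\frac{9(1+\theta(1/2))}{2\delta}\,\kappa .$$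
Fix $\kappa$ so small that this is less than $1$, which implies $m\le n$ since $k\ge1$, and that $4\ln2\cdot mk^2/n\le\varepsilon/2$.

**Step 3: average over signs at the small scale.** As in Lemma 7, this gives control of the coordinates off a small set. Let $I$ be a set of $n$ coordinates in $[N,\infty)$, and let the probability measure $\nu$ on $\mathbb R^I$ represent $\varphi|_{\mathbb R^I}$ by Bochner's theorem. (The restriction is continuous for the usual topology, since $\theta(r)\to0$ as $r\to0$.) Because $n\theta(\alpha')\le n\theta(\alpha)\le\delta$, every $\sum_{i\in I}\sigma_i\alpha'e_i$ satisfies $\operatorname{Re}(1-\varphi)\le\varepsilon/8$, and averaging over signs gives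
$$\int\Big(1-\prod_{i\in I}\cos(\alpha'\xi_i)\Big)\,d\nu\le\frac\varepsilon8 .$$
The integrand is nonnegative and at least $\frac12$ on $B=\{\prod_{i\in I}\cos(\alpha'\xi_i)\le\frac12\}$, so $\nu(B)\le\varepsilon/4$. Off $B$, the computation (7) gives $\sum_{i\in I}\sin^2(\alpha'\xi_i)\le2\ln2$. Since $k\alpha'=\beta/2$, we also have $1-\cos(\beta\xi_i)=2\sin^2(k\alpha'\xi_i)\le2k^2\sin^2(\alpha'\xi_i)$.

**Step 4: average over sets and signs at the large scale.** For numbers $c_i\in[-1,1]$ we have $1-\prod c_i\le\sum(1-c_i)$, by induction from $1-Qc=(1-Q)+Q(1-c)\le(1-Q)+(1-c)$ for $|Q|\le1$ and $c\in[-1,1]$. Average over all $S\subseteq I$ with $|S|=m$ and all $\sigma\in\{\pm1\}^S$: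
$$\operatorname{avg}_{S,\sigma}\operatorname{Re}\Big(1-\varphi\Big(\sum_{i\in S}\sigma_i\beta e_i\Big)\Big)=\int\operatorname{avg}_S\Big(1-\prod_{i\in S}\cos(\beta\xi_i)\Big)\,d\nu .$$
On $B$ the integrand is at most $2$. Each $i\in I$ belongs to a proportion $m/n$ of the sets $S$, so off $B$ the integrand is at most
$$\frac mn\sum_{i\in I}(1-\cos(\beta\xi_i))\le\frac mn\cdot2k^2\cdot2\ln2=4\ln2\cdot\frac{mk^2}n\le\frac\varepsilon2 .$$
So the average is at most $2\cdot\frac\varepsilon4+\frac\varepsilon2=\varepsilon$, and some $a=\sum_{i\in S}\sigma_i\beta e_i$ satisfies $\operatorname{Re}(1-\varphi(a))\le\varepsilon$. It is supported in $[N,\infty)$, its nonzero entries are $\pm\beta$ with $\beta\le\frac12$, and $\sum\theta(|a_i|)=m\theta(\beta)\ge1$. $\square$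

### Reducibility to measure equivalence forces $(*)$

Suppose $f$ is a Borel reduction of $E_\theta$ to $\equiv_m$ and $(*)$ fails. We derive a contradiction; this proves $(1)\Rightarrow(3)$.

**Step 1: compute $K$ exactly.** Since $f$ is a reduction, circles of radius $1$ suffice. Let $G=(\mathbb R/\mathbb Z)^\omega$, $(c(x)_{2n},c(x)_{2n+1})=(\cos2\pi x_n,\sin2\pi x_n)$ and $g=f\circ c$. Write $\|u\|$ for the distance from $u$ to $\mathbb Z$. The $n$-th pair of coordinates of $c(x-h)-c(x)$ has Euclidean norm $2\sin(\pi\|h_n\|)\in[4\|h_n\|,2\pi\|h_n\|]$. So both entries are at most $2\pi\|h_n\|$ in absolute value, and one of them is at least $\frac4{\sqrt2}\|h_n\|\ge\|h_n\|$. As $\theta(2\pi r)\le\theta(8r)\le D^3\theta(r)$, the sum of $\theta$ over the absolute values of the two entries lies between $\theta(\|h_n\|)$ and $2D^3\theta(\|h_n\|)$. So for every $x$ we have $c(x-h)\,E_\theta\,c(x)$ iff $\sum_n\theta(\|h_n\|)<\infty$. Since $f$ is a reduction,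
$$K=\Big\{h\in G:\sum_n\theta(\|h_n\|)<\infty\Big\}.\tag{13}$$

**Step 2: $\ell_\theta$ acts.** The map $q:\ell_\theta\to G$, $q(a)=a\bmod1$, is a homomorphism. It is continuous since the topology of $\ell_\theta$ is finer than the product topology. Since $\|a_n\|\le|a_n|$ and $\theta$ is nondecreasing, $q(\ell_\theta)\subseteq K$. By Lemma 10, Lemmas 5 and 6 apply with $P=\ell_\theta$. Let $\varphi$ be the function (5).

**Step 3: leave $K$ by cheap moves.** By Lemma 11, applied inductively with $\varepsilon=2^{-3k-1}$ and with $N$ beyond the supports already used, we obtain $a_k$ ($k\ge1$) with pairwise disjoint finite supports moving to infinity, entries of absolute value at most $\frac12$, $\sum_i\theta(|a_k(i)|)\ge1$ and $\operatorname{Re}(1-\varphi(a_k))\le2^{-3k-1}$. Let $h=(\sum_ka_k)\bmod1$, the sum being taken coordinatewise. Each coordinate of $q(a_1+\dots+a_N)$ is eventually constant in $N$, so $q(a_1+\dots+a_N)\to h$ in $G$, and $h\in K$ by Lemma 6. On the other hand, a number $u$ with $|u|\le\frac12$ has $\|u\|=|u|$, so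
$$\sum_n\theta(\|h_n\|)=\sum_k\sum_i\theta(|a_k(i)|)=\infty ,$$
which contradicts (13). $\blacksquare$
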